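\title{The Mislin genus of $SU(5)$}

\begin{abstract}
Zabrodsky conjectured that for $n\ge 3$ the genus of $SU(n+1)$ has exactly
$\prod_{m=3}^{n}\varphi(m!)/2$ elements. We show that the order of the genus is this number
multiplied by a product of indices $[U_p:D_p]$, $p\le n$, where $D_p$ is the group of degrees
of $p$-local self-equivalences of $SU(n+1)$ and $U_p$ is the upper bound for $D_p$ given by the
$K$-theory of $\Sigma\mathbb{C}P^n$. For $n=3$ all indices are $1$ and the conjecture holds. For
$n=4$ the index at $p=2$ is $2$, and the genus of $SU(5)$ has $8$ elements instead of the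
predicted $4$. The reason is an unstable obstruction modulo $2$ to extending maps
$\Sigma\mathbb{C}P^4\to SU(5)$ over $SU(5)$.
\end{abstract}

\section{Introduction}\label{sec:intro}

A connected CW complex is \emph{nilpotent} if its fundamental group is nilpotent and acts
nilpotently on the higher homotopy groups; simply connected complexes are nilpotent. Such a space
$X$ has a localization $X_{(p)}$ at each prime $p$. For $X$ nilpotent of finite type, the
\emph{(Mislin) genus} $\mathcal G(X)$ is the set of homotopy types of nilpotent CW complexes $Y$ of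
finite type with $Y_{(p)}\simeq X_{(p)}$ for every prime $p$. It measures how far the local homotopy
types fail to determine the global one. Let $\varphi$ be Euler's function. The following example
shows where numbers of the form $\varphi(N)/2$ come from.

\begin{example}\label{ex:twocell}
Let $k\ge2$, $m\ge k+2$, and let $\alpha\in\pi_{m-1}(S^k)$ be a suspension of finite order $N\ge3$.
For $c$ prime to $N$ put $X_c=S^k\cup_{c\alpha}e^m$. If $p\mid N$, the map $X_c\to X_1$ that is the
identity on $S^k$ and has degree $c$ on the top cell becomes an equivalence at $p$; if $p\nmid N$,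
both spaces localize to $(S^k\vee S^m)_{(p)}$. So $X_c\in\mathcal G(X_1)$. A cellular homotopy
equivalence $X_c\to X_{c'}$ has degree $\pm1$ on $S^k$ and on
$\pi_m(X_c,S^k)\cong H_m(X_c,S^k)\cong\mathbb Z$. Taking boundaries gives $c\alpha=\pm c'\alpha$,
because composing a suspension with a map of degree $-1$ changes its sign. Hence the $X_c$ represent
$\varphi(N)/2$ different elements of $\mathcal G(X_1)$.
\end{example}

The group $SU(n+1)$ is assembled from odd spheres by the principal $SU(m)$-bundles
$SU(m+1)\to S^{2m+1}$, $m\le n$. In the exact sequence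
\[
\pi_{2m+1}(SU(m+1))\to\pi_{2m+1}(S^{2m+1})\to\pi_{2m}(SU(m))\to\pi_{2m}(SU(m+1))=0
\]
the first map is multiplication by $\pm m!$ (see Section~\ref{subsec:maps}), so the $m$-th bundle is
classified by an element of order $m!$. Example~\ref{ex:twocell} suggests $\varphi(m!)/2$ choices at
stage $m\ge3$ and no choice at the stages $m\le2$. This agrees with the following known facts. The
genus of $SU(n)$ is trivial for $n\le3$. If $SU_m$ denotes the Postnikov approximation $SU^{(2m)}$ of
the infinite special unitary group, there is an epimorphism from $\mathcal G(SU(n+1))$ onto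
$\mathcal G(SU_{n+1})$, and Zabrodsky showed that $\mathcal G(SU_{n+1})$ has
$(\varphi(3!)/2)\cdots(\varphi(n!)/2)$ elements. This number is therefore a lower bound for
$|\mathcal G(SU(n+1))|$, and Zabrodsky conjectured that the bound is attained:
\begin{quote}
\emph{For $n\ge3$ the genus of $SU(n+1)$ has order $\prod_{m=3}^n\varphi(m!)/2$.}
\end{quote}
We show that the conjecture is true for $n=3$ and false for $n=4$. The known facts just quoted are
not used in the proofs.

Fix $n\ge3$ and put $X=SU(n+1)$. The ring $H^*(X;\mathbb Z)$ is the exterior algebra on the classes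
$x_{2i+1}$, $1\le i\le n$, the cohomology suspensions of the Chern classes $c_{i+1}$. Write $QH^*$
for the quotient of the positive-degree cohomology by the decomposable classes. A map
$f\colon X\to X_{(p)}$, or equivalently a self-map of $X_{(p)}$, acts on
$QH^{2i+1}(X;\mathbb Z_{(p)})\cong\mathbb Z_{(p)}$ by a number $d_i(f)$, and we call
$d(f)=(d_1(f),\dots,d_n(f))$ the \emph{degree} of $f$. Put
\[
D_p=\{d(f): f\text{ a self-equivalence of }X_{(p)}\}\subset(\mathbb Z_{(p)}^*)^n .
\]
There is a standard embedding of $A=\Sigma\mathbb CP^n$ in $X$, and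
$[A,X]\cong\tilde K^0(\mathbb CP^n)=\mathbb Z\{x,\dots,x^n\}$, where $x=L-1$ and $L$ is the
tautological line bundle (Section~\ref{subsec:A}). The image of a map $A\to X$ in this group is its
\emph{class}. For $\kappa=\sum_{j=1}^na_jx^j$ put
\begin{equation}\label{eq:dkappa}
d_i(\kappa)=i!\cdot\Bigl(\text{coefficient of }t^i\text{ in }\sum_ja_j(e^t-1)^j\Bigr),
\end{equation}
and let
\[
\Lambda_p=\{d(\kappa):\kappa\in\tilde K^0(\mathbb CP^n)\otimes\mathbb Z_{(p)}\},\qquad
U_p=\Lambda_p\cap(\mathbb Z_{(p)}^*)^n .
\]
The degree of a self-map depends only on the class of its restriction to $A$ and is given by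
\eqref{eq:dkappa}. So $U_p$ consists of the unit degrees that occur on $A$, and $D_p$ of those that
occur on all of $X$.

\begin{theorem}\label{thm:A}
Let $n\ge3$. Then $D_p\subset U_p$ are groups, and
\[
|\mathcal G(SU(n+1))|=\prod_{m=3}^n\frac{\varphi(m!)}2\ \cdot\ \prod_{p\le n}[U_p:D_p].
\]
Thus the conjecture holds for a given $n$ if and only if $D_p=U_p$ for all primes $p\le n$.
\end{theorem}

\begin{theorem}\label{thm:B}
For $n=3$ one has $D_p=U_p$ for all $p$, and $\mathcal G(SU(4))$ is trivial.
\end{theorem}

\begin{theorem}\label{thm:C}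
Let $n=4$.
\begin{enumerate}
\item[(i)] A map $\Sigma\mathbb CP^4\to SU(5)$ of class $a_1x+a_2x^2+a_3x^3+a_4x^4$ extends to a map
$SU(5)\to SU(5)$ if and only if $a_2+a_3$ is even.
\item[(ii)] The group $D_p$ is given by the $p$-local conditions $d_3\equiv d_1\bmod 12$ and
$d_4\equiv d_2\bmod 24$, and $\mathcal G(SU(5))$ is in bijection with
$(\mathbb Z/12)^*/\{\pm1\}\times(\mathbb Z/24)^*/\{\pm1\}$, a set of order $8$.
\end{enumerate}
\end{theorem}

The conjecture predicts $\frac{\varphi(3!)}2\cdot\frac{\varphi(4!)}2=4$ for $SU(5)$, so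
Theorem~\ref{thm:C} disproves it. We do not compute the indices $[U_p:D_p]$ for $n\ge5$.

The proof has an arithmetic half and a homotopy-theoretic half. In the first
(Sections~\ref{sec:degrees} and~\ref{sec:genus}) we identify the genus with a finite abelian group
$\Gamma_n$ built from the $D_p$, compute it by hand for $n=3$ and, granting
Theorem~\ref{thm:C}(i), for $n=4$, and count it in general. The second half proves
Theorem~\ref{thm:C}(i). Three evident self-maps reduce the question to the classes $mx^3$. The
obstruction to extending such a class through $SU(5)/SU(3)$ is a composite with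
$\sigma_8\eta_{15}$, which vanishes for $m=2$ (Section~\ref{sec:V}). For odd $m$ a Chern class
computation and a relation among Steenrod squares show that no extension exists, through the
quotient or otherwise (Section~\ref{sec:odd}). A reader who wants only the counterexample needs the
inequality $|\mathcal G(SU(5))|\ge8$; it uses only that the invariant $\theta$ of
Section~\ref{sec:genus} is well defined and surjective, together with the ``only if'' part of
Theorem~\ref{thm:C}(i).

\section{Degrees of self-maps}\label{sec:degrees}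

\subsection{Localization}
Spaces and maps are pointed, and $[W,Z]$ is the set of homotopy classes. For a set $P$ of primes,
$\mathbb Z_{(P)}$ is the ring of fractions with denominator prime to all $p\in P$; we write $(p)$
for $P=\{p\}$ and $(0)$ for $P=\emptyset$. We use three standard facts.
\begin{enumerate}
\item[(L1)] A map $Z\to Z'$ of simply connected spaces is a $P$-localization if and only if it
induces isomorphisms $\pi_k(Z)\otimes\mathbb Z_{(P)}\cong\pi_k(Z')$ for all $k$, if and only if it
does so on reduced homology. Maps from $Z$ to a $P$-local space factor uniquely up to homotopy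
through $Z_{(P)}$.
\item[(L2)] If $W$ is a finite connected complex and $G$ a connected topological group of CW type,
then $[W,G]$ is a nilpotent group under the pointwise product, and $[W,G]\to[W,G_{(P)}]$ is its
$P$-localization \cite[Ch.~II]{HMR}. Localization of nilpotent groups is exact, is
$-\otimes\mathbb Z_{(P)}$ on abelian groups, and is universal for homomorphisms to $P$-local groups.
\item[(L3)] If $W$ is a finite connected complex and $Z$ is nilpotent of finite type, then $[W,Z]$
is the pullback of the sets $[W,Z_{(p)}]$ over $[W,Z_{(0)}]$ \cite[Theorem~II.5.1]{HMR}.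
\end{enumerate}
Fact (L2) will be used in the following form. If $\Phi\colon[W,G]\to\mathcal L$ is a homomorphism to
a free abelian group and $\Phi_{(P)}\colon[W,G_{(P)}]\to \mathcal L\otimes\mathbb Z_{(P)}$ is a
homomorphism compatible with it, then $\Phi_{(P)}$ is the localization of $\Phi$ by universality,
and by exactness
\begin{equation}\label{eq:image}
\operatorname{im}\Phi_{(P)}=(\operatorname{im}\Phi)\otimes\mathbb Z_{(P)} .
\end{equation}

\subsection{Two structures on degrees}
For $G=SU(n+1)$ or $G=SU$, the class $x_{2i+1}$ is defined by pulling $c_{i+1}$ back along the map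
$\Sigma G\to BG$ adjoint to $G\simeq\Omega BG$: the pullback is $\Sigma x_{2i+1}$, where $\Sigma$ is
the suspension isomorphism in cohomology. These classes are primitive, so
$(f\cdot g)^*x_{2i+1}=f^*x_{2i+1}+g^*x_{2i+1}$ for the pointwise product $f\cdot g$ of maps into $G$
or $G_{(P)}$. Degrees thus add under pointwise products and multiply under composition. A self-map
$f$ of $X_{(p)}$ is an equivalence if and only if all $d_i(f)$ are units. Indeed, an algebra
endomorphism of $H^*(X;\mathbb Z_{(p)})$ is bijective exactly when it is bijective on $QH^*$, by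
induction on the degree; the homology is free of finite rank, so $f$ is then a homology isomorphism
of simply connected spaces. Since $d$ is multiplicative, $D_p$ is a subgroup of
$(\mathbb Z_{(p)}^*)^n$. The additive structure will let us describe this group by a lattice.

\subsection{The generating complex}\label{subsec:A}
For $z\in S^1$ and a line $\ell\subset\mathbb C^{n+1}$ let $\rho(z,\ell)$ be the unitary map that is
multiplication by $z$ on $\ell$ and the identity on $\ell^\perp$. Let $\ell_0=\mathbb C^1$ be the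
first coordinate axis. The map
\[
S^1\times\mathbb CP^n\to SU(n+1),\qquad(z,\ell)\mapsto\rho(z,\ell)\rho(z,\ell_0)^{-1},
\]
sends $S^1\vee\mathbb CP^n$ to $1$ and embeds $S^1\wedge\mathbb CP^n$; its image is $A=A_n$. The
lines $\ell\subset\mathbb C^{i+1}$ give the subcomplex $A_i=\Sigma\mathbb CP^i\subset SU(i+1)$, and
the projection to $SU(i+1)/SU(i)=S^{2i+1}$ induces a map $A_i/A_{i-1}\to S^{2i+1}$ of degree $\pm1$.

\begin{lemma}\label{lem:A}
There is an isomorphism of groups $[A,X]\cong\tilde K^0(\mathbb CP^n)$ under which the inclusion has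
class $x$, and $[A,X_{(p)}]\cong\tilde K^0(\mathbb CP^n)\otimes\mathbb Z_{(p)}$. The class
$x_{2i+1}|_A$ generates $H^{2i+1}(A;\mathbb Z)$. If $f$ is a map from $X$ to $X$ or to $X_{(p)}$ and
$f|_A$ has class $\kappa$, then $d(f)=d(\kappa)$. In particular $D_p\subset U_p$.
\end{lemma}

\begin{proof}
The inclusion $SU(n+1)\to SU$ is $(2n+2)$-connected and $\dim A=2n+1$, so $[A,X]=[A,SU]$. For a
simply connected finite complex $W$ one has $[W,SU]=[W,U]=\tilde K^{-1}(W)=\tilde K^0(\Sigma W)$,
with the pointwise product corresponding to addition. For $W=A$, multiplication by the Bott class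
$\beta=L_0-1$, where $L_0$ is the line bundle over $S^2$ with clutching function $z$, identifies
$\tilde K^0(\mathbb CP^n)$ with $\tilde K^0(S^2\wedge\mathbb CP^n)$. Viewed as a family of clutching
functions, $\rho(z,\ell)$ defines the bundle $L_0\otimes L\oplus L^\perp$ over
$S^2\times\mathbb CP^n$, whose class is $\beta L$ plus a trivial bundle; the factor
$\rho(z,\ell_0)^{-1}$ contributes $-\beta$. So the inclusion corresponds to $\beta(L-1)$. The local
statement is (L2).

Let $g\colon W\to SU$ have adjoint $\hat g\colon\Sigma W\to BSU$. Newton's identities give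
$(i+1)!\,\mathrm{ch}_{i+1}=(-1)^i(i+1)c_{i+1}+\text{(decomposables)}$, and cup products vanish on
$\Sigma W$, so
\begin{equation}\label{eq:ch}
\Sigma(g^*x_{2i+1})=\hat g^*c_{i+1}=(-1)^i\,i!\,\mathrm{ch}_{i+1}(\hat g).
\end{equation}
Let $W=A$, let $g$ have class $\kappa$, and put $t=c_1(L)$, so that $\mathrm{ch}\,x=e^t-1$. Since
$\mathrm{ch}\,\beta$ generates $H^2(S^2)$, \eqref{eq:ch} and \eqref{eq:dkappa} give
$g^*x_{2i+1}=\pm d_i(\kappa)\,\Sigma t^i$ with a sign depending only on $i$. For $\kappa=x$ all $d_i$
equal $1$, so $x_{2i+1}|_A=\pm\Sigma t^i$ is a generator and $g^*x_{2i+1}=d_i(\kappa)\,x_{2i+1}|_A$.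
Both sides are additive in $g$, so the formula persists for $g\colon A\to X_{(p)}$ by (L2).
Finally, restrict $f^*x_{2i+1}=d_i(f)x_{2i+1}+\text{(decomposables)}$ to the suspension $A$, where
decomposables vanish.
\end{proof}

Two explicit forms of $d(\kappa)$ will be used. From $(e^t-1)^j=j!\sum_iS(i,j)t^i/i!$, with $S(i,j)$
the Stirling numbers of the second kind, and from $\mathrm{ch}\,L^k=e^{kt}$ we get
\begin{equation}\label{eq:twoforms}
d_i\Bigl(\sum_ja_jx^j\Bigr)=\sum_{j\le i}j!\,S(i,j)\,a_j,\qquad d_i(L^k-1)=k^i .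
\end{equation}
The first system is triangular with diagonal entries $i!$. In low degrees it reads
\begin{equation}\label{eq:low}
d_1=a_1,\quad d_2=a_1+2a_2,\quad d_3=a_1+6a_2+6a_3,\quad d_4=a_1+14a_2+36a_3+24a_4 .
\end{equation}

\subsection{The lattice of degrees}
Let $R\subset\mathbb Z^n$ be the image of the homomorphism $d\colon[X,X]\to\mathbb Z^n$. By
\eqref{eq:image} the degrees of maps $X\to X_{(p)}$ form the module $R\otimes\mathbb Z_{(p)}$, so
\begin{equation}\label{eq:DR}
D_p=(R\otimes\mathbb Z_{(p)})\cap(\mathbb Z_{(p)}^*)^n .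
\end{equation}
All groups $D_p$ are thus determined by the integral question of which classes in
$\tilde K^0(\mathbb CP^n)$ extend over $X$.

\begin{lemma}\label{lem:M}
There is an integer $M\ge1$ such that for every prime $p$ and all
$z_i\in M\cdot H^{2i+1}(X;\mathbb Z_{(p)})$, $1\le i\le n$, there is a map $f\colon X\to X_{(p)}$
with $f^*x_{2i+1}=z_i$ for all $i$. Consequently $D_p$ contains all $d\equiv(1,\dots,1)\bmod p^k$
when $k\ge\max(1,v_p(M))$, where $v_p$ is the $p$-adic valuation.
\end{lemma}

\begin{proof}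
Let $\Phi\colon[X,X]\to\bigoplus_iH^{2i+1}(X;\mathbb Z)$ be the homomorphism
$f\mapsto(f^*x_{2i+1})_i$. The classes $x_{2i+1}$ identify $X_{(0)}$ with
$\prod_iK(\mathbb Q,2i+1)$, so $\Phi_{(0)}$ is bijective. By \eqref{eq:image} the image of $\Phi$ has
full rank in a finitely generated free abelian group, hence contains $M$ times this group for some
$M$, and \eqref{eq:image} gives the local statement. Taking $z_i=Mb_ix_{2i+1}$ shows
$M\mathbb Z_{(p)}^n\subset R\otimes\mathbb Z_{(p)}$. Since $(1,\dots,1)=d(\mathrm{id})\in R$, the last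
claim follows from \eqref{eq:DR}.
\end{proof}

\subsection{Some self-maps}\label{subsec:maps}
Let $w_i$ be a generator of $\pi_{2i+1}(X)=\pi_{2i+1}(SU)\cong\mathbb Z$, $1\le i\le n$. The Chern
character of a generator of $\tilde K^0(S^{2i+2})$ generates the integral cohomology, so
\eqref{eq:ch} gives $w_i^*x_{2i+1}=\pm i!$ times a generator. The generator of $H^{2n+1}(S^{2n+1})$
pulls back to a generator on $A$, hence to $\pm x_{2n+1}$ modulo decomposables on $X$; so $w_n$
projects to $S^{2n+1}$ with degree $\pm n!$, the fact used in the introduction.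

\begin{lemma}\label{lem:three}
The classes $x$, $\ L^{-1}-1=-x+x^2-x^3+\cdots$ and $x^n$ extend over $X$. The classes that extend
over $X$ form a subgroup of $\tilde K^0(\mathbb CP^n)$.
\end{lemma}

\begin{proof}
The identity has class $x$. If $\ell$ is spanned by the unit vector $\mathbf v$, then
$\rho(z,\ell)=1+(z-1)\mathbf v\mathbf v^*$, so $\rho(z,\ell)^T=\rho(z,\bar\ell)$. As $\ell_0$ is
real, the transposition $B\mapsto B^T$ restricts on $A$ to $\rho(z,\ell_0)^{-1}\rho(z,\bar\ell)$. The
order of the factors does not matter in $K^{-1}$, and complex conjugation on $\mathbb CP^n$ pulls $L$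
back to $L^{-1}$, so the class is $L^{-1}-1$. The composite of $X\to S^{2n+1}$ with $w_n$ restricts on
$A$ to the pullback of a generator of $\tilde K^0(S^{2n})$ along the pinch map
$\mathbb CP^n\to S^{2n}$, which is $\pm x^n$. Restriction $[X,X]\to[A,X]$ is a homomorphism, and by
the homotopy extension property a map extends if and only if its class lies in the image.
\end{proof}

For $p>n$ the space $X_{(p)}$ is a product of localized spheres (Serre): by primitivity the map
$\prod_iS^{2i+1}\to X$, $(s_1,\dots,s_n)\mapsto w_1(s_1)\cdots w_n(s_n)$, sends $x_{2i+1}$ to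
$\pm i!$ times the generator of the $i$-th factor, and $i!$ is a $p$-local unit. A localized sphere
has self-maps of every degree in $\mathbb Z_{(p)}$, so
\begin{equation}\label{eq:large}
D_p=(\mathbb Z_{(p)}^*)^n\qquad\text{for }p>n .
\end{equation}

\section{The genus as a finite abelian group}\label{sec:genus}

Let $T$ be the set of primes $p\le n$ and let
\[
\Gamma_n=\Bigl(\prod_{p\in T}(\mathbb Z_{(p)}^*)^n/D_p\Bigr)\Big/\{\pm1\}^n
\]
be the quotient by the image of the diagonally embedded group of signs. A space $Y$ in the genus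
has integral generators, determined up to sign, and local identifications with $X$, determined up
to self-equivalences of $X_{(p)}$. Comparing the two gives an element $\theta(Y)$ of $\Gamma_n$,
defined precisely in Section~\ref{subsec:theta}.

\begin{proposition}\label{prop:theta}
The map $\theta\colon\mathcal G(SU(n+1))\to\Gamma_n$ is a bijection.
\end{proposition}

\subsection{The cases $SU(4)$ and $SU(5)$}\label{subsec:small}
Before proving the proposition we apply it in the two smallest cases.

\begin{proof}[Proof of Theorem~\ref{thm:B}]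
For $n=3$ the classes $x$, $-x+x^2-x^3$, $x^3$ of Lemma~\ref{lem:three} span
$\tilde K^0(\mathbb CP^3)$. Hence $R\otimes\mathbb Z_{(p)}=\Lambda_p$, and $D_p=U_p$ by
\eqref{eq:DR}. Solving \eqref{eq:low} gives $a_1=d_1$, $a_2=(d_2-d_1)/2$ and
$a_3=(d_3-3d_2+2d_1)/6$. At $p=2$ both numerators are even for every triple of units, so $D_2$ is
the full group. At $p=3$ the only condition is $d_3\equiv d_1\bmod3$. So $d_3/d_1$ identifies
$\prod_{p\in T}(\mathbb Z_{(p)}^*)^3/D_p$ with $(\mathbb Z/3)^*=\{\pm1\}$, the sign $(1,1,-1)$ maps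
to the generator, and $\Gamma_3$ is trivial.
\end{proof}

For $n=4$ the three classes of Lemma~\ref{lem:three} span only a sublattice of rank $3$, and the
behavior of $x^3$ has to be decided by other means.

\begin{proof}[Proof of Theorem~\ref{thm:C}(ii) from (i)]
By (i) and Lemma~\ref{lem:A}, $R\otimes\mathbb Z_{(p)}$ consists of the $d(\kappa)$ with
$a_1,\dots,a_4\in\mathbb Z_{(p)}$ and $a_2+a_3\in2\mathbb Z_{(p)}$. From \eqref{eq:low},
\[
a_1=d_1,\quad a_2=\frac{d_2-d_1}2,\quad a_2+a_3=\frac{d_3-d_1}6,\quad
a_4=\frac{d_4-(6d_1-11d_2+6d_3)}{24}.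
\]
Let $d$ be a quadruple of $p$-local units and apply \eqref{eq:DR}.

Let $p=2$. Then $a_2\in\mathbb Z_{(2)}$ automatically, and $a_2+a_3\in2\mathbb Z_{(2)}$ if and only
if $d_3\equiv d_1\bmod4$. In that case $6(d_1+d_3)\equiv12d_1\equiv4\bmod8$, so
$6d_1-11d_2+6d_3\equiv4-3d_2=d_2+4(1-d_2)\equiv d_2\bmod8$, and $a_4\in\mathbb Z_{(2)}$ if and only
if $d_4\equiv d_2\bmod 8$.

Let $p=3$. The conditions are $d_3\equiv d_1\bmod 3$ and $d_4\equiv-11d_2\equiv d_2\bmod3$. For
$p\ge5$ there is no condition. This is the stated description of $D_p$.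

By the Chinese remainder theorem, $(d_3/d_1,d_4/d_2)$ induces an isomorphism
\[
\prod_{p=2,3}(\mathbb Z_{(p)}^*)^4/D_p\ \cong\ (\mathbb Z/12)^*\times(\mathbb Z/24)^*,
\]
under which $\varepsilon\in\{\pm1\}^4$ goes to
$(\varepsilon_1\varepsilon_3,\varepsilon_2\varepsilon_4)$. Hence
$\Gamma_4\cong(\mathbb Z/12)^*/\{\pm1\}\times(\mathbb Z/24)^*/\{\pm1\}$, of order $2\cdot4=8$.
\end{proof}

\begin{example}
The vector $c=d(x+x^3)=(1,1,7,37)$ lies in $U_2$ and in $U_3$, but $7\not\equiv\pm1\bmod12$. The
space $Y$ with $\theta(Y)=[c]$ constructed below is in the genus of $SU(5)$ and is not homotopy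
equivalent to $SU(5)$; it would be if $D_2$ were equal to $U_2$.
\end{example}

\subsection{The invariant $\theta$}\label{subsec:theta}
Let $Y\in\mathcal G(X)$. Finite type is used here to pass from local to integral statements. The
group $\pi_1(Y)$ is finitely generated nilpotent with trivial localizations; so its abelianization
vanishes, and $Y$ is simply connected. Each $H_k(Y;\mathbb Z)$ is finitely generated with
$H_k(Y;\mathbb Z_{(p)})\cong H_k(X;\mathbb Z_{(p)})$ for all $p$. So $H_*(Y;\mathbb Z)$ is free of
finite total rank, and the simply connected space $Y$ is equivalent to a finite complex. Passing to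
indecomposables commutes with $-\otimes\mathbb Z_{(p)}$, so $QH^{2i+1}(Y;\mathbb Z)\cong\mathbb Z$
for $1\le i\le n$ and $QH^*(Y;\mathbb Z)$ vanishes in the other degrees. Let $y_i$ represent a
generator of $QH^{2i+1}(Y;\mathbb Z)$; it is unique up to sign modulo decomposables. Since $y_i$ has
odd degree, $2y_i^2=0$, hence $y_i^2=0$. The resulting map from the exterior algebra on
$y_1,\dots,y_n$ to $H^*(Y;\mathbb Z)$ is onto, because the $y_i$ generate $QH^*$, and both sides are
free of rank $2^n$; so it is an isomorphism.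

Choose equivalences $\tau_p\colon Y_{(p)}\to X_{(p)}$ and write $\tau_p^*x_{2i+1}=u_{p,i}\,y_i$
modulo decomposables, with $u_{p,i}\in\mathbb Z_{(p)}^*$. Put $u_p=(u_{p,i})_i$ and
$\theta(Y)=[(u_p)_{p\in T}]\in\Gamma_n$. Any other choice of $\tau_p$ has the form $a\tau_p$ with $a$
a self-equivalence of $X_{(p)}$, and this multiplies $u_p$ by $d(a)\in D_p$. Another choice of the
$y_i$ multiplies all $u_p$ by one sign vector. A homotopy equivalence $Y\simeq Y'$ transports all
choices. So $\theta$ is well defined.

\subsection{Surjectivity}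
By Lemma~\ref{lem:M}, the class of $u_p$ modulo $D_p$ depends only on $u_p\bmod p^k$. By the Chinese
remainder theorem every element of $\Gamma_n$ is represented by $u_p=c$ for all $p\in T$, with a
single $c\in\mathbb Z^n$ whose entries are prime to all $p\in T$. We glue the $T$-local part of $X$
to the complementary part along $c$. Let $T'$ be the complement of $T$, let $\hat c$ be the
self-equivalence of $X_{(0)}$ with $\hat c^{\,*}x_{2i+1}=c_ix_{2i+1}$, and let $Y$ be the homotopy
pullback of
\[
X_{(T)}\longrightarrow X_{(0)}\xleftarrow{\ \hat c\ }X_{(0)}\longleftarrow X_{(T')},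
\]
with projections $\alpha\colon Y\to X_{(T)}$ and $\alpha'\colon Y\to X_{(T')}$.

The images of $\pi_k(X_{(T)})$ and $\pi_k(X_{(T')})$ in the finite-dimensional vector space
$\pi_k(X_{(0)})$ are a $\mathbb Z_{(T)}$-lattice $\mathcal L_T$ and a $\mathbb Z_{(T')}$-lattice
$\mathcal L_{T'}$ of full rank. Both contain a common $\mathbb Z$-lattice $\mathcal L$ of full rank,
and $\mathbb Z_{(T)}+\mathbb Z_{(T')}=\mathbb Q$, so $\mathcal L_T+\mathcal L_{T'}$ is the whole
space. For some integer $N\geq 1$ we have
$\mathcal L_T\subset N^{-1}\mathbb Z_{(T)}\mathcal L$ and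
$\mathcal L_{T'}\subset N^{-1}\mathbb Z_{(T')}\mathcal L$, so
$\mathcal L_T\cap\mathcal L_{T'}\subset N^{-1}\mathcal L$ is finitely generated. The Mayer--Vietoris
sequence of homotopy groups of the pullback therefore splits into short exact sequences
\[
0\to\pi_k(Y)\to\pi_k(X_{(T)})\oplus\pi_k(X_{(T')})\to\pi_k(X_{(0)})\to0 ,
\]
$Y$ is simply connected, and $\pi_k(Y)$ is an extension of $\mathcal L_T\cap\mathcal L_{T'}$ by a
finite group. Tensoring with $\mathbb Z_{(T)}$ turns $\pi_k(X_{(T')})\to\pi_k(X_{(0)})$ into an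
isomorphism, so $\alpha$ is a $T$-localization by (L1); exchanging $T$ and $T'$ shows that
$\alpha'$ is a $T'$-localization. Thus $Y\in\mathcal G(X)$.

In $QH^*(Y;\mathbb Q)$ we have $\alpha^*x_{2i+1}=c_i\,\alpha'^*x_{2i+1}$. As $c_i$ is a unit of
$\mathbb Z_{(T)}$,
\[
QH^{2i+1}(Y;\mathbb Z)=\mathbb Z_{(T)}\,c_i\,\alpha'^*x_{2i+1}\cap\mathbb Z_{(T')}\,\alpha'^*x_{2i+1}
=\mathbb Z\,\alpha'^*x_{2i+1}.
\]
So we may take $y_i=\alpha'^*x_{2i+1}$ modulo decomposables, and $\theta(Y)=[c]$.

\subsection{Injectivity}
Let $\theta(Y)=\theta(Y')$, with data $\tau_p,y_i,u_p$ and $\tau_p',y_i',u_p'$. Changing signs of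
the $y_i$ and composing the $\tau'_p$ with self-equivalences of $X_{(p)}$, we may assume $u_p=u_p'$
for $p\in T$, and by \eqref{eq:large} also for $p\notin T$. Then
$g_p=(\tau_p')^{-1}\tau_p\colon Y_{(p)}\to Y'_{(p)}$ satisfies $g_p^*y_i'=y_i$ modulo decomposables.
To glue the $g_p$ by (L3) we need them to have the same rationalization, and they may differ by
decomposable terms depending on $p$. (Such terms occur only for $n\ge7$, since the lowest odd degree
of a decomposable class is $3+5+7=15$.) Lemma~\ref{lem:M} shows that these terms can be changed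
freely at all but finitely many primes and up to a congruence at the others.

Call an algebra automorphism \emph{unipotent} if it induces the identity on $QH^*$. A unipotent
automorphism of the exterior algebra on the $y_i$ is given by $y_i\mapsto y_i+z_i$ with arbitrary
decomposable $z_i$ of degree $2i+1$. Let such an automorphism $x_{2i+1}\mapsto x_{2i+1}+z_i$ of
$H^*(X;\mathbb Z_{(p)})$ be congruent to the identity modulo $p^{v_p(M)}$. Then
$z_i\in M\cdot H^{2i+1}(X;\mathbb Z_{(p)})$, and the pointwise product of the localization map with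
the map $f$ of Lemma~\ref{lem:M} induces the automorphism; it has degree $(1,\dots,1)$, so it is a
self-equivalence of $X_{(p)}$. Conjugating by $\tau_p$, we obtain:
\begin{quote}
$(\ast)$ every unipotent automorphism of $H^*(Y;\mathbb Z_{(p)})$ congruent to the identity modulo
$p^{v_p(M)}$ is induced by a self-equivalence of $Y_{(p)}$.
\end{quote}

The spaces $Y_{(0)}$ and $Y'_{(0)}$ are products of Eilenberg--Mac\,Lane spaces, so maps into them
correspond to their effect on the generators. Let $g_0\colon Y_{(0)}\to Y'_{(0)}$ be the equivalence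
with $g_0^*y_i'=y_i$, and write the rationalization of $g_p$ as $g_0\nu_p$. Then
$\nu_p^*y_i=g_p^*y_i'$, so $\nu_p^*$ is unipotent and defined over $\mathbb Z_{(p)}$. Applying the
Chinese remainder theorem to the coefficients of the monomials, choose
$\mu\colon Y_{(0)}\to Y_{(0)}$ with $\mu^*$ unipotent, defined over $\mathbb Z$, and congruent to
$\nu_p^*$ modulo $p^{v_p(M)}$ for the finitely many $p\mid M$. For every $p$, the automorphism
$\mu^*(\nu_p^*)^{-1}$ satisfies the hypothesis of $(\ast)$, so it equals $a_p^*$ for a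
self-equivalence $a_p$ of $Y_{(p)}$, whose rationalization is $\nu_p^{-1}\mu$. All the equivalences
$g_pa_p$ rationalize to $g_0\mu$. Since $Y$ is a finite complex, (L3) gives $g\colon Y\to Y'$
localizing to $g_pa_p$ for all $p$. Then $g$ is a homology isomorphism of simply connected spaces,
so $Y\simeq Y'$. This proves Proposition~\ref{prop:theta}.

\subsection{Counting}
\begin{proof}[Proof of Theorem~\ref{thm:A}]
The classes $L^k-1$, $k\in\mathbb Z$, span $\tilde K^0(\mathbb CP^n)$, so by \eqref{eq:twoforms}
the module $\Lambda_p$ is spanned by the vectors $(k,k^2,\dots,k^n)$. This has two consequences: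
$\Lambda_p$ is closed under componentwise multiplication, and by Fermat's little theorem
\begin{equation}\label{eq:fermat}
d_i\equiv d_{i-p+1}\bmod p\qquad\text{for }d\in\Lambda_p\text{ and }i\ge p .
\end{equation}
Fix $k\geq 1$ with $p^k\mathbb Z_{(p)}^n\subset\Lambda_p$, which exists since the system
\eqref{eq:twoforms} is triangular with nonzero diagonal. Then $U_p$ is the full preimage of its
image modulo $p^k$. This image is a nonempty multiplicatively closed subset of the finite group
$((\mathbb Z/p^k)^*)^n$, hence a subgroup, and $U_p$ is a group. It contains $D_p$ by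
Lemma~\ref{lem:A}.

We count $U_p\bmod p^k$ one coordinate at a time. The entries $d_1,\dots,d_{i-1}$ determine
$a_1,\dots,a_{i-1}$, and the admissible $d_i$ then form a coset of $i!\,\mathbb Z_{(p)}$. If $i<p$,
every unit is admissible, which gives $\varphi(p^k)$ residues. If $i\ge p$, then $v=v_p(i!)\ge1$ and
the whole coset consists of units by \eqref{eq:fermat}, which gives
$p^{k-v}=\varphi(p^k)/\varphi(p^v)$ residues. Hence
$[(\mathbb Z_{(p)}^*)^n:U_p]=\prod_{i\le n}\varphi(p^{v_p(i!)})$, and since $\varphi$ is
multiplicative,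
\[
\prod_{p\in T}[(\mathbb Z_{(p)}^*)^n:U_p]=\prod_{i\le n}\varphi(i!) .
\]

It remains to find the kernel $\{\pm1\}^n\cap\bigcap_{p\in T}D_p$ of the diagonal map on signs. The
maps $B\mapsto B^{-1}$ and $B\mapsto B^T$ have degrees $(-1,\dots,-1)$ and $((-1)^i)_i$. These lie in
every $D_p$ and generate a group of order $4$ that realizes every pair
$(\varepsilon_1,\varepsilon_2)$. So it suffices to show that an element $\varepsilon$ of the kernel
with $\varepsilon_1=\varepsilon_2=1$ is trivial. Here we use $n\ge3$: the prime $3$ lies in $T$, so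
$\varepsilon=d(\kappa)\in U_3$. If $i\ge3$ is minimal with $\varepsilon_i=-1$, then $d(\kappa-x)$
begins with $i-1$ zeros followed by $-2$, so $i!\,a_i=-2$. This is impossible for
$a_i\in\mathbb Z_{(3)}$, because $3\mid i!$. The kernel has order $4$, the image of the signs has
order $2^{n-2}$, and
\[
|\Gamma_n|=2^{-(n-2)}\prod_{i\le n}\varphi(i!)\prod_{p\le n}[U_p:D_p].
\]
Since $\varphi(1!)=\varphi(2!)=1$, Proposition~\ref{prop:theta} gives the formula.
\end{proof}

For $n=4$ the count just made gives $[(\mathbb Z_{(2)}^*)^4:U_2]=\varphi(8)=4$, while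
$[(\mathbb Z_{(2)}^*)^4:D_2]=\varphi(4)\varphi(8)=8$ by Section~\ref{subsec:small}. So
$[U_2:D_2]=2$; also $[U_3:D_3]=1$, since $2$ is a unit at $3$. The formula gives $1\cdot4\cdot2=8$
again.

\section{Cells and cohomology of $SU(5)$}\label{sec:cells}

From now on $n=4$ and $A=A_4$. Let
\[
\pi\colon SU(5)\to V=SU(5)/SU(3),\qquad j\colon SU(5)\to SU,\qquad r\colon SU\to Q=SU/SU(5)
\]
be the natural maps. Let $e_i=A_i\setminus A_{i-1}$, an open cell of dimension $2i+1$. The group
$SU(5)$ has a CW structure whose open cells are the products $e_{i_1}\cdots e_{i_k}$ with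
$4\ge i_1>\dots>i_k\ge1$, $k\geq 0$ (Yokota; see also \cite{SE}). There are $16$ cells and
$H_*(SU(5);\mathbb Z)$ has rank $16$, so all cellular differentials vanish.

The obstruction will live on the cell $e_4e_3$ of dimension $16$. We want a subcomplex that contains
$A$ and this cell and has no odd-dimensional cell outside $A$, because maps from it to $SU$ are then
determined by their restrictions to $A$. The skeleta do not qualify, since $e_3e_2e_1$ has dimension
$15$. The cells with at most two factors do.

\begin{lemma}\label{lem:AA}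
For $i\ge1$ one has $A_iA_i=A_iA_{i-1}$.
\end{lemma}

\begin{proof}
Let $P_i$ be the set of all $\rho(z,\ell)$ with $\ell\subset\mathbb C^{i+1}$, and put
$g^\circ=g\,\rho(\det g,\ell_0)^{-1}$. For unitary $B$ we have
$B\rho(w,\ell')=\rho(w,B\ell')B$. With $B=\rho(z,\ell_0)^{-1}$ this gives
\[
\rho(z,\ell)\rho(z,\ell_0)^{-1}\rho(w,\ell')\rho(w,\ell_0)^{-1}
=\bigl(\rho(z,\ell)\rho(w,B\ell')\bigr)^\circ ,
\]
and $B$ permutes the lines in each $\mathbb C^{k+1}$. Hence $A_iA_k=(P_iP_k)^\circ$, and it suffices
to show $P_iP_i\subset P_iP_{i-1}$. Let $g=\rho(z,\ell)\rho(w,\ell')$. If $\ell=\ell'$, then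
$g=\rho(zw,\ell)\cdot1$. Otherwise $g$ is the identity on the orthogonal complement of the plane
$\Pi=\ell+\ell'\subset\mathbb C^{i+1}$, and $\Pi$ contains a unit vector $\mathbf v\in\mathbb C^i$.
Let $(g_{kl})$ be the matrix of $g|_\Pi$ in an orthonormal basis $(\mathbf v,\mathbf v')$ and let
$\Delta$ be its determinant. Comparing the $(2,2)$ entries of $g^{-1}=g^*$ gives
$g_{11}=\Delta\overline{g_{22}}$, so
\[
\det\bigl(g|_\Pi-\mathrm{diag}(b,1)\bigr)=\Delta-g_{11}-b(g_{22}-1)
=\Delta(1-\overline{g_{22}})-b(g_{22}-1).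
\]
If $g_{22}\ne1$ this vanishes for $b=\Delta(1-\overline{g_{22}})/(g_{22}-1)$, which has modulus $1$;
if $g_{22}=1$ it vanishes for $b=1$. For this $b$, the map $g\rho(b,\mathbb C\mathbf v)^{-1}$ is
unitary on $\Pi$ with eigenvalue $1$ and is the identity on $\Pi^\perp$. So it equals
$\rho(a,\ell'')$ for some $\ell''\subset\Pi$, and
$g=\rho(a,\ell'')\rho(b,\mathbb C\mathbf v)\in P_iP_{i-1}$.
\end{proof}

\begin{lemma}\label{lem:F}
The set $F=A_4A_3$ is a subcomplex containing $A$, namely the union of the cells with at most two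
factors. The quotient $F/A$ has only even-dimensional cells. In positive even degrees,
$H^*(F;\mathbb F_2)$ has as a basis the restrictions of
\[
x_3x_5\ (8),\quad x_3x_7\ (10),\quad x_3x_9,\ x_5x_7\ (12),\quad x_5x_9\ (14),\quad x_7x_9\ (16).
\]
\end{lemma}

\begin{proof}
Each cell with at most two factors lies in $F$. Conversely we show by induction on $l$ that
$A_lA_{l-1}$ lies in the union of these cells; for $l=1$ it equals $A_1$. Put $e_0=\{1\}$ and
consider $e_ke_{k'}$ with $k\le l$, $k'\le l-1$. If $k>k'$ or $k=0$, this is a cell with at most two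
factors. If $1\le k\le k'$, it lies in $A_{k'}A_{k'}=A_{k'}A_{k'-1}$ by Lemma~\ref{lem:AA}, and the
induction hypothesis applies. So $F$ is a compact union of open cells, hence a subcomplex. The cells
of $F$ outside $A$ have two odd-dimensional factors. The only other even cell of positive dimension
in $SU(5)$ has four factors and dimension $24$. As the cellular differentials vanish,
$H^k(SU(5))\to H^k(F)$ is an isomorphism for even $k\le16$.
\end{proof}

\paragraph{Steenrod squares.} In $H^*(SU;\mathbb F_2)$,
\begin{equation}\label{eq:sq}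
Sq^{2k}x_{2i+1}=\tbinom ik\,x_{2i+2k+1},\qquad Sq^{2k+1}x_{2i+1}=0 .
\end{equation}
Indeed, squares preserve primitive classes, the primitives are spanned by the $x_{2i+1}$ and
restrict injectively to $\Sigma\mathbb CP^\infty$, and $Sq^{2k}t^i=\binom ikt^{i+k}$. The same
formulas hold in $SU(5)$ with $x_{2l+1}=0$ for $2l+1>9$. The ring $H^*(Q;\mathbb Z)$ is exterior on
classes $x_{11},x_{13},x_{15},\dots$ with $r^*x_{2i+1}=x_{2i+1}$, and $r^*$ is injective, also
modulo $2$; so \eqref{eq:sq} holds in $Q$ as well.

\paragraph{The quotient $V$.} The projection $\pi$ maps $e_3$, $e_4$ and $e_4e_3$ homeomorphically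
onto the open cells of $V$ of dimensions $7$, $9$, $16$. On $A$ it collapses $A_2\subset SU(3)$ and
embeds $C=A_4/A_2=\Sigma(\mathbb CP^4/\mathbb CP^2)$ as the $9$-skeleton. Since
$Sq^2t^3=3t^4\ne0$, we have $C=S^7\cup_\eta e^9$, where the bottom sphere $i\colon S^7\subset C$ is
$A_3/A_2=SU(4)/SU(3)$. Write $V=C\cup_\gamma e^{16}$ with $\gamma\in\pi_{15}(C)$, and let
$q\colon F\to V\to V/C=S^{16}$. This map sends the only $16$-cell of $F$ homeomorphically onto the
$16$-cell of the sphere, so $q^*$ takes the generator of $H^{16}(S^{16};\mathbb F_2)$ to $x_7x_9$.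

\section{The obstruction on $SU(5)/SU(3)$}\label{sec:V}

By Lemma~\ref{lem:three}, the class $\sum a_jx^j$ extends over $SU(5)$ if and only if
$(a_2+a_3)x^3$ does, because
\begin{equation}\label{eq:reduce}
\sum_ja_jx^j=(a_2+a_3)x^3+a_2(L^{-1}-1)+(a_1+a_2)x+(a_4-a_2)x^4 .
\end{equation}
So Theorem~\ref{thm:C}(i) says that $mx^3$ extends if and only if $m$ is even. The class $x^4$ was
extended through $SU(5)/SU(4)$. The class $mx^3$ vanishes on $A_2$, so it is natural to try $V$,
where only one cell has to be crossed. As in Lemma~\ref{lem:A},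
$[C,SU(5)]=\tilde K^0(\mathbb CP^4/\mathbb CP^2)=\mathbb Z\{x^3,x^4\}$. Let $h_m\colon C\to SU(5)$
have class $mx^3$. Then $h_m\circ i=mw$, where $w$ generates $\pi_7(SU(5))\cong\mathbb Z$. Let
$v\in\pi_8(BSU(5))$ be adjoint to $w$ and put $v_m=mv$. The map $h_m$ extends over $V$ if and only
if $h_m\gamma=0$ in $\pi_{15}(SU(5))$.

\begin{proposition}\label{prop:obs}
For every integer $m$, the adjoint of $h_m\gamma$ in $\pi_{16}(BSU(5))$ is
$\pm v_m\circ\sigma_8\circ\eta_{15}$. In particular $2h_m\gamma=0$.
\end{proposition}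

\subsection{Recollections on homotopy groups of spheres}
Let $E$ be the suspension homomorphism, $\iota_k$ the identity of $S^k$,
$\eta_k\in\pi_{k+1}(S^k)$ the suspended Hopf map, of order $2$ for $k\ge3$, and $H$ the Hopf
invariant $\pi_k(S^8)\to\pi_k(S^{15})$. Let $\sigma_8\in\pi_{15}(S^8)$ and $\sigma'\in\pi_{14}(S^7)$
be Toda's elements and $\sigma_9=E\sigma_8$.
\begin{enumerate}
\item[(S1)] Composition is additive in the right factor, and additive in the left factor if the
right factor is a suspension. For $\alpha,\alpha'\in\pi_8(Z)$ one has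
$(\alpha+\alpha')\sigma_8=\alpha\sigma_8+\alpha'\sigma_8\pm[\alpha,\alpha']$, where $[\ ,\ ]$ is the
Whitehead product.
\item[(S2)] For $\alpha,\alpha'\in\pi_8(Z)$ and $g\colon Z\to Z'$ one has
$g[\alpha,\alpha']=[g\alpha,g\alpha']$ and $[\alpha,\alpha']\eta_{15}=[\alpha,\alpha'\eta_8]$.
\item[(S3)] $HE=0$, $H(\alpha\circ E\alpha')=H(\alpha)\circ E\alpha'$, $H(\sigma_8)=\pm\iota_{15}$,
and $\pi_{16}(S^8)=E\pi_{15}(S^7)\oplus\sigma_8\circ\pi_{16}(S^{15})$. By the EHP sequence, the
kernel of $E\colon\pi_{16}(S^8)\to\pi_{17}(S^9)$ is $\{0,[\iota_8,\iota_8]\eta_{15}\}$.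
\item[(S4)] Let $\zeta$ be a real vector bundle of rank $k$ over $S^{l+1}$ with clutching map
$\chi\in\pi_l(SO(k))$, and let $J\colon\pi_l(SO(k))\to\pi_{k+l}(S^k)$ be the $J$-homomorphism. The
Thom space of $\zeta$ is $S^k\cup_{\pm J\chi}e^{k+l+1}$. The image of $\chi$ in $\pi_l(SO(k+1))$ has
$J$-image $\pm EJ\chi$. If $\mathrm{ev}\colon SO(k)\to S^{k-1}$ is evaluation at a point, then
$\mathrm{ev}_*\chi=\pm\partial\iota_{l+1}$ in the homotopy sequence of the sphere bundle, and
$H(J\chi)=\pm E^k\mathrm{ev}_*\chi$.
\item[(S5)] $\pi_{15}(S^7)=\mathbb Z_2\{\sigma'\eta_{14}\}\oplus\mathbb Z_2\{\bar\nu_7\}\oplus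
\mathbb Z_2\{\varepsilon_7\}$ and $\pi_8^s=\mathbb Z_2\{\bar\nu\}\oplus\mathbb Z_2\{\varepsilon\}$,
where $\bar\nu,\varepsilon$ are the stable classes of $\bar\nu_7,\varepsilon_7$
\cite[Theorem~7.1]{Toda}; these groups have no odd torsion. Moreover $E^2\sigma'=2\sigma_9$
\cite[Lemma~5.14]{Toda}.
\end{enumerate}

\subsection{The suspended attaching map}
Since $SU(5)\simeq\Omega BSU(5)$, the element $h_m\gamma$ depends only on $E\gamma$. After this one
suspension the attaching map factors through the bottom sphere, where (S5) is available. The reason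
is that $V$ is a sphere bundle: $V\to S^9=SU(5)/SU(4)$ is the unit sphere bundle of
$\zeta=SU(5)\times_{SU(4)}\mathbb C^4$, with fiber $SU(4)/SU(3)=S^7$. Let $\chi\in\pi_8(U(4))$ be the
clutching map of $\zeta$, also viewed in $\pi_8(SO(8))$.

\begin{lemma}\label{lem:Egamma}
$E\gamma=\pm(\Sigma i)\circ J\chi$ in $\pi_{16}(\Sigma C)$.
\end{lemma}

\begin{proof}
The Thom space $\mathrm{Th}$ of $\zeta$ is the mapping cone of $V\to S^9$, and
$\mathrm{Th}=S^8\cup_{\pm J\chi}e^{17}$ by (S4), where $S^8=\Sigma S^7$ is the mapping cone of the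
map from the fiber to the base point. Collapsing $S^9$ gives a map $\mathrm{Th}\to\Sigma V$, which
restricts to $\Sigma i$ on $S^8$ by naturality of mapping cones, and which is an isomorphism on
$H_{17}$ because $H_{17}(S^9)=H_{16}(S^9)=0$. So we have a map of pairs
$(\mathrm{Th},S^8)\to(\Sigma V,\Sigma C)$ that is an isomorphism on $H_{17}$. By the relative
Hurewicz theorem both groups $\pi_{17}$ are infinite cyclic, generated by the characteristic maps of
the $17$-cells, whose boundaries are $\pm J\chi$ and $E\gamma$.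
\end{proof}

\begin{lemma}\label{lem:J}
$J\chi=\sigma_8\eta_{15}+\eta_8\sigma_9+\epsilon\,[\iota_8,\iota_8]\eta_{15}$ for some
$\epsilon\in\{0,1\}$.
\end{lemma}

\begin{proof}
We determine the Hopf invariant and the stable class of $J\chi$; by (S3) and (S5) they leave only
the stated ambiguity. Since $\pi_8(V)=\pi_8(S^7\cup_\eta e^9)=0$, the boundary map
$\pi_9(S^9)\to\pi_8(S^7)$ is onto. So $\mathrm{ev}_*\chi=\eta_7$ and $H(J\chi)=\eta_{15}$ by (S4).
As $H(\sigma_8\eta_{15})=\eta_{15}$, (S3) gives $J\chi=E\alpha+\sigma_8\eta_{15}$ with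
$\alpha\in\pi_{15}(S^7)$.

The bundle $\zeta\oplus\mathbb C=SU(5)\times_{SU(4)}\mathbb C^5$ is trivial, so $\chi$ dies in
$\pi_8(U(5))$, hence in $\pi_8(SO(10))$, and $E^2J\chi=0$. Let $\sigma,\eta$ be the stable classes
of $\sigma_8,\eta_7$. The stable class of $\alpha$ is then $\sigma\eta=\eta\sigma$, since
$2\sigma\eta=0$ and the stable ring is graded commutative. So $\alpha-\eta_7\sigma_8$ is stably
trivial. By (S5),
\[
E^2(\sigma'\eta_{14})=(2\sigma_9)\eta_{16}=\sigma_9\circ2\eta_{16}=0 ,
\]
and the kernel of $\pi_{15}(S^7)\to\pi^s_8$ is $\{0,\sigma'\eta_{14}\}$. The same equation puts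
$E(\sigma'\eta_{14})$ in the kernel of $E$, that is, in $\{0,[\iota_8,\iota_8]\eta_{15}\}$. Hence
$E\alpha=\eta_8\sigma_9+\epsilon[\iota_8,\iota_8]\eta_{15}$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:obs}]
The adjoint $\hat h_m\colon\Sigma C\to BSU(5)$ of $h_m$ satisfies $\hat h_m\circ\Sigma i=v_m$, and
the adjoint of $h_m\gamma$ is $\hat h_m\circ E\gamma=\pm v_m\circ J\chi$ by Lemma~\ref{lem:Egamma}.
Now $v_m\eta_8\in\pi_9(BSU(5))=\pi_8(SU(5))=\pi_8(SU)=0$. So $v_m\eta_8\sigma_9=0$, and
$v_m[\iota_8,\iota_8]\eta_{15}=[v_m,v_m\eta_8]=0$ by (S2). Lemma~\ref{lem:J} leaves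
$v_m\sigma_8\eta_{15}$, and twice this element is $v_m\sigma_8\circ2\eta_{15}=0$.
\end{proof}

\begin{proof}[Proof of the ``if'' part of Theorem~\ref{thm:C}(i)]
Since $\sigma_8$ is not a suspension, $v_m\sigma_8$ is not linear in $m$: by (S1),
$v_2\sigma_8=2(v\sigma_8)\pm[v,v]$. Composing with the suspension $\eta_{15}$ gives
\[
v_2\sigma_8\eta_{15}=v\sigma_8\circ2\eta_{15}\pm[v,v\eta_8]=0 .
\]
By Proposition~\ref{prop:obs}, $h_2$ extends over $V$, and the composite of the extension with $\pi$
is a self-map of $SU(5)$ of class $2x^3$. By \eqref{eq:reduce} and Lemma~\ref{lem:three}, every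
class with $a_2+a_3$ even extends.
\end{proof}

\section{Odd multiples of $x^3$ do not extend}\label{sec:odd}

Suppose that $f\colon SU(5)\to SU(5)$ has class $mx^3$ with $m$ odd. By \eqref{eq:reduce} it
suffices to derive a contradiction. Showing $h_m\gamma\ne0$ is not enough, because $f$ need not
factor through $V$. We therefore move the problem to $SU$, where maps from $F$ are rigid, and record
the failure to compress into $SU(5)$ as an element $\omega\in\pi_{16}(Q)$ with $\omega q\simeq*$. A
null composite of this kind forces relations in cohomology.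

\begin{lemma}\label{lem:coext}
Let $\omega\colon S^k\to Z$ and $q\colon W\to S^k$ satisfy $\omega q\simeq*$, and let
$C_\omega=Z\cup_\omega e^{k+1}$. There is a map $\Psi\colon\Sigma W\to C_\omega$ whose composite with
the pinch map $C_\omega\to S^{k+1}$ is $\pm\Sigma q$.
\end{lemma}

\begin{proof}
Write $\Sigma W$ as the union of two cones. Map one to the cone $e^{k+1}$ on $S^k$ by the cone on
$q$, and the other to $Z$ by a null-homotopy of $\omega q$.
\end{proof}

\begin{example}\label{ex:model}
The composite $\eta_{15}\circ q\colon F\to S^{16}\to S^{15}$ is essential. Otherwise take $\Psi$ as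
in the lemma. In $S^{15}\cup_\eta e^{17}$ the top class modulo $2$ is $Sq^2$ of the bottom class.
The bottom class pulls back to a multiple of $\Sigma(x_5x_9)$ and the top class to $\Sigma(x_7x_9)$.
But by the Cartan formula and \eqref{eq:sq},
\begin{equation}\label{eq:sq59}
Sq^2(x_5x_9)=2x_7\cdot x_9+x_5\cdot4x_{11}=0 .
\end{equation}
\end{example}

The proof below is this example with $S^{15}$ replaced by $Q$. We must show that $\omega$ has the
form $y\eta_{15}$ with $y$ of odd degree on $x_{15}$, and we must account for the cells of $Q$ in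
dimensions $11$, $13$ and $17$.

\subsection{The element $\omega$}
The element $h_m\gamma$ is torsion by Proposition~\ref{prop:obs} and $\pi_{15}(SU)\cong\mathbb Z$,
so $jh_m\gamma=0$ and $jh_m$ extends to a map $\tilde h\colon V\to SU$. Since
$\tilde h(C)\subset SU(5)$, the map $r\tilde h$ factors as $V\to S^{16}\xrightarrow{\ \omega\ }Q$.
The characteristic map of $e^{16}$ followed by $\tilde h$ is the element of
$\pi_{16}(SU,SU(5))\cong\pi_{16}(Q)$ that corresponds to $\omega$, so
\begin{equation}\label{eq:domega}
\partial\omega=\pm h_m\gamma\in\pi_{15}(SU(5)).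
\end{equation}
The maps $jf|_F$ and $\tilde h\pi|_F$ from $F$ to $SU$ both have class $mx^3$ on $A$. By
Lemma~\ref{lem:F}, $F/A$ has only even cells, so $\tilde K^{-1}(F/A)=0$ and
$\tilde K^{-1}(F)\to\tilde K^{-1}(A)$ is injective. Hence the two maps are homotopic. As $rj$ is
constant,
\begin{equation}\label{eq:null}
\omega q=r\tilde h\pi|_F\simeq rjf|_F=* .
\end{equation}
This is the only place where the existence of $f$ is used.

\subsection{A Chern number on the cone of $\sigma_8$}
The element $v_m\sigma_8\in\pi_{15}(BSU(5))$ dies in $\pi_{15}(BSU)=0$, so it comes from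
$\pi_{15}(Q)$. In terms of bundles, $v_m$ extends stably over $C_\sigma=S^8\cup_{\sigma_8}e^{16}$,
and $c_8$ of the extension, which would vanish for a bundle of rank $5$, measures the degree of the
lift on $x_{15}$. Of $\sigma_8$ we use only that its Hopf invariant is $\pm1$, so that $C_\sigma$ has
the cohomology ring of the octonionic projective plane.

The sequence $0\to\tilde K^0(S^{16})\to\tilde K^0(C_\sigma)\to\tilde K^0(S^8)\to0$ is exact, since
even spheres have no odd $K$-theory. Let $\xi_8$ restrict to the generator given by $Bj\circ v$, and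
let $\xi_{16}$ be the image of a generator of $\tilde K^0(S^{16})$.

\begin{lemma}\label{lem:c8}
For odd $m$, the class $c_8(m\xi_8)$ is an odd multiple of a generator of
$H^{16}(C_\sigma;\mathbb Z)$.
\end{lemma}

\begin{proof}
Choose generators $z_8,z_{16}$ of the integral cohomology with $\mathrm{ch}\,\xi_8=z_8+az_{16}$,
$a\in\mathbb Q$, and $\mathrm{ch}\,\xi_{16}=z_{16}$. Then $z_8^2=\delta z_{16}$ with $\delta=\pm1$,
and $\xi_8^2=\delta\xi_{16}$ because $\mathrm{ch}$ is injective here. The Adams operation $\psi^2$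
multiplies $\mathrm{ch}_k$ by $2^k$ and satisfies $\psi^2\xi\equiv\xi^2\bmod2$. So
$\psi^2\xi_8=16\xi_8+b\,\xi_{16}$ with $b\equiv\delta\bmod 2$, that is, $b$ odd, and $256a=16a+b$,
that is, $a=b/240$.

Only $c_4$ and $c_8$ of $m\xi_8$ can be nonzero. Newton's identities in the form
$\sum_k(-1)^{k-1}(k-1)!\,\mathrm{ch}_k=\log(1+c_4+c_8)=c_4+(c_8-\tfrac12c_4^2)$ give
$c_4=-3!\,\mathrm{ch}_4=-6mz_8$ and
\[
c_8=\tfrac12c_4^2-7!\,\mathrm{ch}_8=\Bigl(18m^2\delta-\frac{5040\,mb}{240}\Bigr)z_{16}
=(18m^2\delta-21mb)\,z_{16}.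
\]
The coefficient is odd when $m$ is odd.
\end{proof}

Let $ESU$ be the total space of the universal $SU$-bundle, $B=ESU/SU=BSU$ and $B'=ESU/SU(5)$. Then
$B'$ is a model of $BSU(5)$, and $B'\to B$ is a bundle with fiber $Q$ that represents $Bj$. Let
$\lambda\colon Q\to B'$ be the inclusion of the fiber. It is covered by the map $SU\to ESU$ of
principal $SU(5)$-bundles, so $\partial\colon\pi_{16}(Q)\to\pi_{15}(SU(5))$ is $\lambda_*$ followed
by the boundary isomorphism $\pi_{16}(B')\cong\pi_{15}(SU(5))$, which is the adjunction up to sign.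

\begin{lemma}\label{lem:y}
There is $y\in\pi_{15}(Q)$ with $\langle x_{15},y\rangle$ odd and $\omega=y\eta_{15}$.
\end{lemma}

\begin{proof}
Let $N\simeq B$ be the mapping cylinder of $B'\to B$. Its part over the base point is the cone
$CQ$, and the inclusion $(CQ,Q)\to(N,B')$ induces an isomorphism
$\pi_{15}(Q)=\pi_{16}(CQ,Q)\cong\pi_{16}(N,B')$ under which the boundary map becomes $\lambda_*$. By
the homotopy extension property, $m\xi_8$ is represented by a map of pairs
$(C_\sigma,S^8)\to(N,B')$ that restricts to $v_m$ on $S^8$. Its composite with the characteristic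
map of $e^{16}$ defines $y\in\pi_{15}(Q)$ with $\lambda_*y=v_m\sigma_8$.

Since $H^{15}(B')=0$ and $c_8$ vanishes on $B'$, the class $c_8$ has a unique lift
$\bar c_8\in H^{16}(N,B';\mathbb Z)$. It pulls back to the element of
$H^{16}(C_\sigma,S^8)\cong H^{16}(C_\sigma)$ given by $c_8(m\xi_8)$. Let
$\tau\in H^{15}(Q;\mathbb Z)\cong H^{16}(CQ,Q)$ be the restriction of $\bar c_8$. By
Lemma~\ref{lem:c8}, $\langle\tau,y\rangle$ is odd. To identify $\tau$, let $N'$ be the mapping
cylinder of $ESU\to B$. The projection $ESU\to B'$ lies over $B$ and is $r$ on fibers, so it induces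
maps $(N',ESU)\to(N,B')$ and $(C\,SU,SU)\to(CQ,Q)$ compatible with the inclusions. As $ESU$ is
contractible, $H^{16}(N',ESU)=H^{16}(B)$, and $\bar c_8$ pulls back to $c_8$. The map
$\Sigma SU\to N'/ESU\simeq B$ is, up to sign, adjoint to $SU\simeq\Omega B$, so $c_8$ restricts to
$\pm\Sigma x_{15}$. Hence $r^*\tau=\pm x_{15}$, and $\tau=\pm x_{15}$ because $r^*$ is injective. So
$\langle x_{15},y\rangle$ is odd.

By \eqref{eq:domega} and Proposition~\ref{prop:obs},
$\lambda_*\omega=\pm v_m\sigma_8\eta_{15}=\pm\lambda_*(y\eta_{15})$. The map $\lambda_*$ is injective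
on $\pi_{16}(Q)$ because $\partial$ is, as $\pi_{16}(SU)=0$. Since $2y\eta_{15}=0$, we get
$\omega=y\eta_{15}$.
\end{proof}

\subsection{A relation in the cone of $\omega$}
All cohomology now has coefficients in $\mathbb F_2$. Let $C_\omega=Q\cup_\omega e^{17}$ and let
$\mathbf e\in H^{17}(C_\omega)$ be the pullback of the generator of $H^{17}(S^{17})$. Since
$H^{16}(Q)=0$, the class $\mathbf e$ is nonzero and spans the kernel of
$H^{17}(C_\omega)\to H^{17}(Q)$. In degrees at most $15$ restriction to $Q$ is an isomorphism; let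
$\bar x_{11},\bar x_{13},\bar x_{15}$ be the lifts of $x_{11},x_{13},x_{15}$. By \eqref{eq:sq},
\begin{equation}\label{eq:low-rel}
Sq^2\bar x_{11}=5\bar x_{13}=\bar x_{13},\qquad Sq^4\bar x_{11}=\tbinom52\bar x_{15}=0 .
\end{equation}
In contrast with Example~\ref{ex:model}, $Sq^2\bar x_{15}$ is not a multiple of $\mathbf e$, since
$Sq^2x_{15}=7x_{17}\ne0$ in $Q$. But $Sq^4x_{13}=\binom62x_{17}=15x_{17}$, so
$Sq^2\bar x_{15}+Sq^4\bar x_{13}$ restricts to zero on $Q$ and equals $0$ or $\mathbf e$. To decide,
pull back along the map $S^{15}\cup_\eta e^{17}\to C_\omega$ induced by $y$, which exists by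
Lemma~\ref{lem:y}. It sends $\bar x_{15}$ to the bottom class because $\langle x_{15},y\rangle$ is
odd, sends $\bar x_{13}$ to $0$ and $\mathbf e$ to the top class, and $Sq^2$ of the bottom class is
the top class. Therefore
\begin{equation}\label{eq:rel}
Sq^2\bar x_{15}+Sq^4\bar x_{13}=\mathbf e .
\end{equation}
The hypothesis that $m$ is odd enters only here, through Lemma~\ref{lem:c8}.

\subsection{The contradiction}
By \eqref{eq:null} and Lemma~\ref{lem:coext} there is $\Psi\colon\Sigma F\to C_\omega$ with
$\Psi^*\mathbf e=\Sigma(x_7x_9)\ne0$. We show that $\Psi^*$ kills the left side of \eqref{eq:rel},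
using the basis of Lemma~\ref{lem:F} and the fact that squares commute with $\Sigma$.

The class $\Psi^*\bar x_{11}$ is $0$ or $\Sigma(x_3x_7)$. In $SU(5)$ we have $Sq^2x_3=x_5$,
$Sq^4x_3=0$, $Sq^2x_7=3x_9=x_9$ and $Sq^4x_7=3x_{11}=0$, and odd squares vanish on generators, so
\[
Sq^4(x_3x_7)=Sq^4x_3\cdot x_7+Sq^2x_3\cdot Sq^2x_7+x_3\cdot Sq^4x_7=x_5x_9\ne0\quad\text{in }H^{14}(F).
\]
Since $Sq^4\bar x_{11}=0$ by \eqref{eq:low-rel}, we must have $\Psi^*\bar x_{11}=0$, and then
$\Psi^*\bar x_{13}=Sq^2\Psi^*\bar x_{11}=0$. The class $\Psi^*\bar x_{15}$ is $0$ or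
$\Sigma(x_5x_9)$, and $Sq^2$ kills it by \eqref{eq:sq59}. So \eqref{eq:rel} gives
$\Psi^*\mathbf e=0$, a contradiction. Hence $mx^3$ does not extend for odd $m$. This proves
Theorem~\ref{thm:C}(i), and with Section~\ref{subsec:small} all of Theorem~\ref{thm:C}.

\begin{remark}
Relation \eqref{eq:rel} alone does not suffice, and the second equation in \eqref{eq:low-rel} is
needed. If $\Psi^*\bar x_{11}$ were $\Sigma(x_3x_7)$, then $\Psi^*\bar x_{13}$ would be
$\Sigma Sq^2(x_3x_7)=\Sigma(x_5x_7+x_3x_9)$. By \eqref{eq:sq}, $Sq^4(x_5x_7)=x_9x_7$ and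
$Sq^4(x_3x_9)=0$, so \eqref{eq:rel} would be consistent with $\Psi^*\mathbf e\ne0$.
\end{remark}

\begin{thebibliography}{9}

\bibitem{HMR} Hilton, Mislin and Roitberg, \emph{Localization of nilpotent groups and spaces}.

\bibitem{SE} Steenrod and Epstein, Chapter~IV.

\bibitem{Toda} Toda, \emph{Composition methods}.

\end{thebibliography}
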